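# A weaker vector topology on $L_0[0,1]$ that no copy of $L_0$ survives

## 1. The guess "yes", tested on $L_0(\mu)$, on locally bounded targets, and on $L_0/\mathbb R$

Take a continuous linear map on the space $L_0$ of all measurable functions on $[0,1]$, and suppose that it is not zero. Must it keep some copy of $L_0$ intact? One would first guess yes. The space $L_0$ looks the same at every place and at every scale, so an operator that does something non-trivial somewhere should be unable to spoil every piece of it. Let us fix the terms, and then test this guess.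

**The spaces.** $L_0=L_0[0,1]$ is the space of (equivalence classes of) Lebesgue measurable real functions on $[0,1]$, with Lebesgue measure $\lambda$ and the topology of convergence in measure. Endpoints do not matter, so we work on $[0,1)$. The functional
$$p(f)=\int_0^1\min(|f|,1)\,d\lambda$$
defines this topology: $\min(\varepsilon,1)\,\lambda(|f|\ge\varepsilon)\le p(f)\le\varepsilon+\lambda(|f|>\varepsilon)$. It satisfies $p(f+g)\le p(f)+p(g)$, $p(tf)\le p(f)$ for $|t|\le1$, and $p(tf)\to0$ as $t\to0$ (dominated convergence). Note also $p(f)\le\lambda(f\neq0)$: a function with small support is small, however tall it is. For measurable $A$, $L_0(A)$ is the subspace of functions vanishing a.e. outside $A$.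

If $(\Omega,\Sigma,\mu)$ is a $\sigma$-finite measure space with $\Sigma$ $\mu$-complete, $L_0(\mu)$ is the space of classes of $\Sigma$-measurable real functions with convergence in measure on sets of finite measure (equivalently, convergence in measure for an equivalent probability measure).

**Operators and copies.** An F-space is a complete metrizable topological vector space, for instance $L_0$ or $L_r$ with $r>0$. An operator is a continuous linear map between F-spaces. It is an isomorphism (into) if it is injective and a homeomorphism onto its image. Since our spaces are metrizable and the maps linear, an operator $T$ is an isomorphism into exactly when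
$$Th_n\to0\ \Longrightarrow\ h_n\to0 .\tag{1}$$
(Constant sequences give injectivity; the rest is continuity of $T^{-1}$ at $0$.) An operator $T:L_0\to Y$ preserves a copy of $L_0$ if there is a closed subspace $X\subseteq L_0$, isomorphic to $L_0$, such that $T|_X$ is an isomorphism onto its image.

A copy need not be some $L_0(A)$. For example $(Vg)(t)=g(2t \bmod 1)$ is an isomorphism of $L_0$ onto the space of functions of period $\frac12$, since $\lambda(|Vg|>\varepsilon)=\lambda(|g|>\varepsilon)$.

Now three tests.

*Target $L_0(\mu)$.* The problem comes with the following known result.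

(i) If $T:L_0\to L_0(\mu)$ is a non-zero operator, there is $A$ with $\lambda(A)>0$ such that $T|_{L_0(A)}$ is an isomorphism onto its image.

So here the guess is right, in a strong form.

*Locally bounded targets.* A subset $B$ of a topological vector space is bounded if $h_n\in B$, $t_n\to0$ imply $t_nh_n\to0$; a space is locally bounded if $0$ has a bounded neighborhood (normed spaces, and $L_r$ for $0<r<1$). Let $T:L_0\to Y$ be an operator and $V\subseteq Y$ a bounded neighborhood of $0$. Choose $\eta>0$ such that $p(f)<\eta$ implies $Tf\in V$. If $\lambda(A)<\eta$, then every $f\in L_0(A)$ has $p(f)<\eta$, so the linear space $T(L_0(A))$ lies in $V$. For $y$ in this linear space, $ny\in V$ for all $n$, so $y=\frac1n(ny)\to0$, that is, $y=0$. Cutting $[0,1)$ into finitely many such sets $A$ gives $T=0$. The guess is vacuously right.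

*The quotient by constants.* Let $\pi:L_0\to L_0/\mathbb R1$ be the quotient map, with $\|\pi f\|=\inf_t p(f+t1)$. If $f_n\in L_0([0,\frac12))$ and $\pi f_n\to0$, pick $t_n$ with $p(f_n+t_n1)\to0$. On $[\frac12,1)$ we see only $t_n$, so $\frac12\min(|t_n|,1)\to0$, hence $t_n\to0$ and $p(f_n)\to0$. So $\pi$ is an isomorphism on $L_0([0,\frac12))$, and the guess passes again.

The strong form in (i) does have a limit, also given with the problem:

(ii) (Kalton) There is a quotient space of $L_0$ whose quotient map, although non-zero, fails to be an isomorphism onto its image when restricted to $L_0(A)$, for every $A$ with $\lambda(A)>0$.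

This says nothing about copies of $L_0$ that are not of the form $L_0(A)$, and so the guess is still alive. The question (Problem 8.1) is: must a non-zero operator from $L_0$ into an arbitrary F-space preserve a copy of $L_0$? The answer is **no**, and the rest of the lecture proves it.

## 2. Reformulation: subadditive functionals below $p$

An injective operator out of $L_0$ amounts to a weaker vector topology on $L_0$. So we look for a functional $q\le p$ that still separates points, but for which every copy of $L_0$ contains functions that are large in the copy and small for $q$. Here is the precise statement; $\mathbb N=\{1,2,\dots\}$.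

**Theorem A.** There is a functional $q:L_0\to[0,1]$ with $q(f+g)\le q(f)+q(g)$, $q(tf)\le q(f)$ for $|t|\le1$, $q\le p$, such that:

(A1) For every integer $L\ge1$ and $h\in L_0$,
$$q(h)<2^{-L}\ \Longrightarrow\ \int_{\{|h|\le L\}}\min(|h|,1)\,d\lambda\le3\cdot2^{-L-1}.$$
Hence $q(1)\ge\frac12$, and $q(h)=0$ only for $h=0$.

(A2) For every operator $U:L_0\to L_0$ and every $l\in\mathbb N$ there is $c\in L_0$ with $\lambda(|c|\ge1)\ge\frac14$ and $q(Uc)\le4\cdot2^{-l}$.

**Corollary (answer to Problem 8.1).** Let $Y$ be the completion of $(L_0,q)$ and $T:L_0\to Y$ the canonical inclusion. Then $Y$ is an F-space, and $T$ is an injective operator with dense range such that for every operator $U:L_0\to L_0$ the operator $TU$ is not an isomorphism into. In particular $T$ preserves no copy of $L_0$.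

**Proof of the Corollary from Theorem A.** First we see that $q$ gives a vector topology. Since $q(-f)=q(f)$ and $q$ is subadditive and vanishes only at $0$, $d(f,g)=q(f-g)$ is a translation invariant metric, and addition is continuous. For scalars, if $|t|\le N\in\mathbb N$ then $q(tf)\le Nq(\frac tNf)\le Nq(f)$, and $q(tf)\le p(tf)\to0$ as $t\to0$. So if $t_n\to t$ and $q(f_n-f)\to0$, both terms of $t_nf_n-tf=t_n(f_n-f)+(t_n-t)f$ tend to $0$. Thus $(L_0,q)$ is a metrizable topological vector space and its completion $Y$ is an F-space. The inclusion $T$ is continuous because $q\le p$, injective by (A1), and has dense range.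

Now let $U:L_0\to L_0$ be any operator. By (A2) there are $c_l$ with $\lambda(|c_l|\ge1)\ge\frac14$ and $q(Uc_l)\le4\cdot2^{-l}$. Then $TUc_l\to0$ but $c_l\not\to0$, so by (1) $TU$ is not an isomorphism into. Finally, if $X$ were a copy of $L_0$ preserved by $T$, and $V:L_0\to X$ an isomorphism onto $X$, then $TV$ would be an isomorphism into $Y$, which we have just excluded with $U=V$. $\square$

## 3. One height, free coefficients, two summands: what cheap functions must satisfy

The standard way to make chosen functions small is to declare them cheap. Give functions $\xi$ from a class a price, and set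
$$q(f)=\inf\Big\{p\Big(f-\sum_j\xi_j\Big)+\sum_j\mathrm{price}(\xi_j)\Big\}.$$
Then (A2) asks for enough cheap functions, and (A1) asks that few cheap functions cannot add up to anything like $1$. These pull against each other. Throughout this section $q$ has the first three properties of Theorem A.

*Tall functions.* Since $p$ does not see how tall a function is, one might make all functions with values in $\{0\}\cup[M,\infty)$ cheap, say $q\le\eta$ on them. This stops at once: $1=(M+1)\cdot1-M\cdot1$ gives $q(1)\le2\eta$. The set of heights must be sparse.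

*One height.* Next, use functions $x1_B$ with one height $x$. At the very least we must spoil each $L_0(A)$. Suppose that for every $A$ with $\lambda(A)>0$ and every $\eta>0$ there are $x\ge1$ and $B\subseteq A$ with $\lambda(B)\ge\frac14\lambda(A)$ and $q(x1_B)\le\eta$. Then $q(1_B)\le\eta$, because $1_B=\frac1x(x1_B)$. Start with $A_1=[0,1)$, find $B_1\subseteq A_1$ with $q(1_{B_1})\le\eta/2$, put $A_2=A_1\setminus B_1$, find $B_2\subseteq A_2$ with $q(1_{B_2})\le\eta/4$, and so on (stop if some $A_j$ is null). After $m$ steps the rest $A_{m+1}$ has measure at most $(\frac34)^m$, so $q(1)\le\eta+(\frac34)^m$. Hence $q(1)=0$. The obstruction is the scalar $t=1/x$: it brings the whole of $x1_B$ down to height $1$.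

*Many heights.* Let $c$ take the values $x_1<\dots<x_{k_0}$, each on a set of measure at most $1/k_0$, and $0$ elsewhere. Fix $0<\delta<C$ and suppose $x_{k+1}/x_k\ge C/\delta$. For a constant $a\neq0$, if $\delta<|a|x_k\le C$ and $\delta<|a|x_{k'}\le C$ with $k<k'$, then $x_{k'}/x_k<C/\delta$, which is impossible. So at most one level is brought to moderate size, and outside a set of measure $1/k_0$ we have $|ac|\le\delta$ or $|ac|>C$: *the function $ac$ is tiny or huge*. A scalar can aim at one height only. This is the mechanism of the whole proof.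

*Coefficients.* Operators $U$ on $L_0$ bring in coefficients that are functions: $(Uf)(t)=a(t)f(t)$, for instance. If all products $ac$ with $|a|\le1$ measurable were cheap, we could take $a=1/c$ on $\{c\ne0\}$ (with heights $\ge1$) and get $1_{\{c\neq0\}}$. So $a$ must be fixed before $c$. We shall ask that $a$ is constant on each dyadic interval $J$ of some level $s$, and that $c$ is spread over the heights inside each $J$ separately.

*Two summands with different dyadic levels.* Now $a_2$ may know $c_1$. Take $a_1=1$, let $c_1$ be constant on the dyadic intervals of a fine level $s_2$, and let $a_2=(1-c_1)/x_{k_0}$; then $|a_2|\le1$ (as all heights are $\ge1$). On $\{c_2=x_{k_0}\}$ we get $c_1+a_2c_2=c_1+(1-c_1)=1$. But this happens only on a fraction $1/k_0$ of each interval $J$ of level $s_2$, because $c_2$ is spread inside $J$. The protection comes from the summand with the *finest* level, whose $c$ is spread with all coefficients already frozen. So we shall order the summands by dyadic level.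

*Correlated cancellation.* Two functions $c_1,c_2$ of the same level may depend on each other. If $|a_1x_k+a_2x_{k'}|\le C$ while the larger of the two terms exceeds $2C$, then the smaller is more than half the larger, so $x_{k'}/x_k$ lies in $\big[\frac{|a_1|}{2|a_2|},\frac{2|a_1|}{|a_2|}\big]$. With $x_k=M^k$ this can hold for all pairs $(k,k+1)$ at once, and counting dangerous levels gives nothing. With $x_k=M^{2^k}$, $M>4$, it holds for at most one pair $k\neq k'$: the ratios are $M^{2^{k'}-2^k}$, and the numbers $2^{k'}-2^k$ are distinct for distinct ordered pairs. If $k=k'$ we are back at one function with coefficient $a_1+a_2$. With more summands the same reasoning will apply to the two largest terms of the sum.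

## 4. The classes $S_i$ and the functional $q$

Let $\mathcal P_s$ be the set of the $2^s$ dyadic intervals $[(k-1)2^{-s},k2^{-s})$. We need one class of cheap functions for each price $2^{-l}$, number $r$ of terms and coefficient bound $D$.

**Step 1: enumerate the parameters.** Let $i\mapsto(l_i,r_i,D_i)$ be a bijection of $\mathbb N$ onto $\mathbb N^3$, enumerated in order of increasing $l+r+D$. The triple $(l,r,D)$ is preceded by the $l-1$ triples $(l',r,D)$ with $l'<l$, so $l_i\le i$.

**Step 2: choose the heights, each class far above the earlier ones.** Put $\rho_i=2^{l_i}r_i$ and $\delta_i=2^{-i-2}$. Define recursively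
$$A_i=\sum_{i'<i}2^{l_{i'}}r_{i'}D_{i'}\,x^{i'}_{k_{i'}},\qquad C_i=A_i+i+2,\qquad k_i=3\rho_i4^{\rho_i}2^{i+2},\tag{2}$$
choose
$$M_i>\max\big(2,\;2\rho_i,\;2C_i\rho_i/\delta_i\big),\qquad\text{and set } x^i_k=M_i^{2^k}\quad(1\le k\le k_i).\tag{3}$$
In particular $x^i_k\ge1$. The number $A_i$ will bound everything that the classes before $i$ can contribute.

**Step 3: the cheap functions.** Let $S_i$ be the set of functions $\xi=\sum_{n=1}^{r_i}a_nc_n$ such that for some $s\ge0$:

* each $a_n$ is constant on each $J\in\mathcal P_s$, and $|a_n|\le D_i$;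
* each $c_n$ is measurable with values in $\{0,x^i_1,\dots,x^i_{k_i}\}$, and $\lambda(J\cap\{c_n=x^i_k\})\le\lambda(J)/k_i$ for all $J\in\mathcal P_s$ and $1\le k\le k_i$.

Nothing is assumed about the joint behavior of the $c_n$. Clearly $tS_i\subseteq S_i$ for $|t|\le1$.

*Example.* For $i=1$ the triple is $(1,1,1)$, so $\rho_1=2$, $A_1=0$, $C_1=3$, $\delta_1=\frac18$, $k_1=3\cdot2\cdot16\cdot8=768$, and $M_1>96$. With $M_1=97$ the heights are $97^2,97^4,97^8,\dots$. The function equal to $x^1_k$ on $[\frac{k-1}{768},\frac k{768})$ belongs to $S_1$, with $s=0$ and $a_1=1$.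

**Step 4: the functional.** An element of $S_i$ has price $2^{-l_i}$:
$$q(f)=\inf\Big\{p\Big(f-\sum_{j=1}^m\xi_j\Big)+\sum_{j=1}^m2^{-l_{i_j}}:\ m\ge0,\ \xi_j\in S_{i_j}\Big\}.\tag{4}$$
Taking $m=0$ gives $q\le p\le1$. Concatenating two lists and using subadditivity of $p$ gives $q(f+g)\le q(f)+q(g)$. Replacing $\xi_j$ by $t\xi_j$ gives $q(tf)\le q(f)$ for $|t|\le1$. It remains to prove (A1) and (A2).

## 5. A sum of few functions of one class is tiny or huge

**Lemma 1.** Fix $i$, let $\xi_1,\dots,\xi_K\in S_i$ with $1\le K\le2^{l_i}$, and let $R=\sum_j\xi_j$. Outside a set of measure at most $2^{-i-2}$, either $|R|\le\delta_i$ or $|R|>C_i$.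

**Proof.** We drop the index $i$ and write $k_0=k_i$. Let $\xi_j=\sum_{n\le r}a_{jn}c_{jn}$ with dyadic level $s_j$, and order the $\xi_j$ so that $s_1\le\dots\le s_K$. Note $Kr\le2^lr=\rho$.

**Step 1: define the levels that can be dangerous, given the coefficients so far.** For $j\le K$ and a point $t$, let $\mathrm{Rel}_j(t)\subseteq\{1,\dots,k_0\}$ consist of the following levels.

* (a) All $k$ such that for some $E\subseteq\{1,\dots,j\}\times\{1,\dots,r\}$ with $b:=\sum_{(h,n)\in E}a_{hn}(t)\ne0$ we have $\delta/(\rho|b|)<x_k\le2C/|b|$.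
* (b) Both members $k,k'$ of every pair $k\ne k'$ such that for some $E,E'\subseteq\{1,\dots,j\}\times\{1,\dots,r\}$ with non-zero sums $b,b'$ (formed as in (a)) we have $\dfrac{x_{k'}}{x_k}\in\Big[\dfrac{|b|}{2\rho|b'|},\dfrac{|b|}{|b'|}\Big]$.

Case (a) means that a coefficient $b$ moves height $x_k$ into the moderate range. Case (b) means that two terms of different heights nearly cancel.

**Step 2: there are few dangerous levels.** In (a), each $E$ gives at most one $k$: two such levels $k<k'$ would have $x_{k'}/x_k<2C\rho/\delta<M$, while $x_{k'}/x_k\ge x_{k+1}/x_k=M^{2^k}\ge M$. In (b), each $(E,E')$ gives at most one ordered pair $(k,k')$. Indeed $x_{k'}/x_k=M^{2^{k'}-2^k}$, and the integers $2^{k'}-2^k$ are distinct for distinct ordered pairs with $k\ne k'$: the sign tells which index is larger, the power of $2$ dividing the number gives the smaller index, and the odd part $\pm(2^{|k'-k|}-1)$ gives the difference. So two different ratios differ by a factor at least $M>2\rho$, whereas the interval in (b) has endpoint ratio $2\rho$. There are at most $2^{Kr}\le2^\rho$ sets $E$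 and at most $4^\rho$ pairs $(E,E')$, so
$$|\mathrm{Rel}_j(t)|\le2^\rho+2\cdot4^\rho\le3\cdot4^\rho .$$

**Step 3: dangerous levels are rarely hit.** $\mathrm{Rel}_j$ depends only on $a_{hn}$ with $h\le j$. These are constant on the intervals of $\mathcal P_{s_h}$, hence on those of $\mathcal P_{s_j}$, since $s_h\le s_j$. So $\mathrm{Rel}_j$ is constant on each $J\in\mathcal P_{s_j}$, while $c_{jn}$ is spread inside each such $J$. Therefore
$$\lambda\{t:\ c_{jn}(t)=x_k\text{ for some }k\in\mathrm{Rel}_j(t)\}\le\sum_{J\in\mathcal P_{s_j}}3\cdot4^\rho\,\frac{\lambda(J)}{k_0}=\frac{3\cdot4^\rho}{k_0}.$$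
Let $\mathrm{Bad}$ be the union of these sets over all $j\le K$, $n\le r$. There are at most $\rho$ of them, so by (2) $\lambda(\mathrm{Bad})\le3\rho4^\rho/k_0=2^{-i-2}$.

**Step 4: every point of moderate $R$ is in $\mathrm{Bad}$.** Let $\delta<|R(t)|\le C$. Group the terms by height: $P_k=\{(j,n):c_{jn}(t)=x_k\}$ and $B_k=\sum_{(j,n)\in P_k}a_{jn}(t)$. Then
$$R(t)=\sum_{P_k\ne\emptyset}B_kx_k,$$
and the sum has at most $\rho$ terms, because the $P_k$ are disjoint; it has at least one, because $R(t)\neq0$. Let $k^1$ maximize $|B_k|x_k$ and let $m_1$ be the maximum. Then $m_1\ge|R(t)|/\rho>\delta/\rho$; in particular $B_{k^1}\neq0$.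

*Case $m_1\le2C$.* Then $\delta/(\rho|B_{k^1}|)<x_{k^1}\le2C/|B_{k^1}|$. Let $j$ be the largest first coordinate occurring in $P_{k^1}$. Then $P_{k^1}\subseteq\{1,\dots,j\}\times\{1,\dots,r\}$, and (a) with $E=P_{k^1}$ gives $k^1\in\mathrm{Rel}_j(t)$. Some $(j,n)$ is in $P_{k^1}$, that is, $c_{jn}(t)=x_{k^1}$. So $t\in\mathrm{Bad}$.

*Case $m_1>2C$.* The remaining terms have to cancel most of the largest one:
$$\sum_{k\ne k^1}|B_k|x_k\ge m_1-|R(t)|\ge m_1-C>\frac{m_1}2 .$$
There are fewer than $\rho$ terms on the left, so some $k^2\ne k^1$ satisfies $m_1/(2\rho)\le|B_{k^2}|x_{k^2}\le m_1=|B_{k^1}|x_{k^1}$. With $\beta=|B_{k^1}|/|B_{k^2}|$ this says $x_{k^2}/x_{k^1}\in[\beta/(2\rho),\beta]$. Let $j$ be the largest first coordinate occurring in $P_{k^1}\cup P_{k^2}$. By (b) with $E=P_{k^1}$ and $E'=P_{k^2}$, both $k^1$ and $k^2$ are in $\mathrm{Rel}_j(t)$. Some $(j,n)$ lies in $P_{k^1}\cup P_{k^2}$, so $c_{jn}(t)\in\{x_{k^1},x_{k^2}\}$, and again $t\in\mathrm{Bad}$. $\square$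

The choice of $j$ as the largest index is the point of the ordering: we blame the last function involved, at a time when all coefficients involved are frozen.

## 6. Mixing the classes, and the proof of (A1)

Sums over different classes are controlled because the heights of class $i$ are chosen after everything earlier.

**Lemma 2.** Let $\xi_j\in S_{i_j}$ $(1\le j\le m,\ m\ge1)$ with $\sum_j2^{-l_{i_j}}\le1$, let $i_*=\min_ji_j$ and $R=\sum_j\xi_j$. Outside a set of measure at most $2^{-i_*-1}$, either $|R|\le2^{-i_*-1}$ or $|R|\ge i_*+1$.

**Proof.** Let $R_i$ be the sum of those $\xi_j$ with $i_j=i$ (zero if there are none). Their total price is at most $1$, so there are at most $2^{l_i}$ of them. Hence $|R_i|\le2^{l_i}r_iD_ix^i_{k_i}$ everywhere, and Lemma 1 applies to each non-empty group. The exceptional sets have total measure at most $\sum_{i\ge i_*}2^{-i-2}=2^{-i_*-1}$. Let $t$ be outside them.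

If $|R_i(t)|\le\delta_i$ for all $i$, then $|R(t)|\le\sum_{i\ge i_*}\delta_i=2^{-i_*-1}$. Otherwise let $i_0$ be the largest $i$ with $|R_i(t)|>C_i$. The later classes contribute at most $\sum_{i>i_0}\delta_i\le\frac14$, and the earlier ones at most $\sum_{i<i_0}2^{l_i}r_iD_ix^i_{k_i}=A_{i_0}$. So
$$|R(t)|\ge C_{i_0}-A_{i_0}-\tfrac14=i_0+2-\tfrac14\ge i_0+1\ge i_*+1.\qquad\square$$

**Proof of (A1).** Let $q(h)<2^{-L}$. Choose $\xi_j\in S_{i_j}$ and $R=\sum_j\xi_j$ with $p(h-R)+\sum_j2^{-l_{i_j}}<2^{-L}$. Each price is below $2^{-L}$, so $l_{i_j}\ge L+1$, and since $l_i\le i$ we have $i_j\ge L+1$. By Lemma 2 with $i_*\ge L+1$, off a set of measure at most $2^{-L-2}$ either $|R|\le2^{-L-2}$ or $|R|\ge L+2$ (if $m=0$, then $R=0$ and this is trivial). At such a point with $|h|\le L$ we claim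
$$\min(|h-R|,1)\ge\min(|h|,1)-2^{-L-2}.$$
If $|R|\le2^{-L-2}$, this holds because $\min(|h|,1)\le\min(|h-R|,1)+|R|$. If $|R|\ge L+2$, then $|h-R|\ge2$ and the left side is $1$. Integrating over $\{|h|\le L\}$, with the exceptional set contributing at most $2^{-L-2}$,
$$\int_{\{|h|\le L\}}\min(|h|,1)\,d\lambda\le p(h-R)+2^{-L-2}+2^{-L-2}\le3\cdot2^{-L-1}.$$
If $q(1)<\frac12$, then $L=1$ gives $1\le\frac34$, which is false; so $q(1)\ge\frac12$. If $q(h)=0$, the inequality holds for all $L$, and letting $L\to\infty$ (monotone convergence) gives $p(h)=0$, so $h=0$. $\square$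

## 7. Operators on $L_0$ as finite sums of weighted substitutions

To prove (A2) we must know what an arbitrary operator $U:L_0\to L_0$ looks like. The result is a form of Kwapień's representation theorem; we prove what we need.

**Step 1: active intervals.** Fix representatives $u_I$ of $U1_I$ for all dyadic $I$. There are countably many relations $u_I=u_{I'}+u_{I''}$, where $I',I''$ are the halves of $I$; discard a null set so that they all hold pointwise. Call $I$ active at $t$ if $u_I(t)\ne0$, and put $N_m(t)=\#\{I\in\mathcal P_m:u_I(t)\ne0\}$. If $I$ is active at $t$, at least one half of $I$ is too, so $N_m(t)$ is non-decreasing in $m$.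

*Example.* Let $(Uf)(t)=f(t)+f(t^2)$. It is continuous on $L_0$ since $\lambda\{t:|f(t^2)|>\varepsilon\}=\int_{\{|f|>\varepsilon\}}\frac{ds}{2\sqrt s}$ tends to $0$ when $\lambda(|f|>\varepsilon)$ does. Here $u_I(t)=1_I(t)+1_I(t^2)$. For $0<t<1$ one interval is active with $u_I(t)=2$ until a level separates $t$ from $t^2$; from then on two intervals are active, each with value $1$. The separating level is not bounded: if $t^2>1-2^{-m}$, then $t$ and $t^2$ are still together in $\mathcal P_m$.

**Step 2: finitely many active intervals.** The idea is that with infinitely many active intervals at $t$, a random function of small support would still be seen at $t$.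

**Lemma 3.** $N(t):=\sup_mN_m(t)<\infty$ for a.e. $t$.

**Proof.** Suppose $E=\{N=\infty\}$ has measure $2\theta>0$. Since $p(f)\le\lambda(f\ne0)$ and $U$ is continuous, there is $\kappa\in(0,1)$ such that
$$\lambda(f\ne0)<2\kappa\ \Longrightarrow\ \lambda(|Uf|\ge1)\le\theta/4.\tag{5}$$
Choose $N_0$ with $(1-\kappa)^{N_0}\le\frac14$, and then $m$ such that $E_m=\{t\in E:N_m(t)\ge N_0\}$ has $\lambda(E_m)\ge\theta$; this is possible because the sets $E_m$ increase to $E$. Let $(\varepsilon_I)_{I\in\mathcal P_m}$ be i.i.d. Bernoulli$(\kappa)$ and $(\alpha_I)_{I\in\mathcal P_m}$ i.i.d. uniform on $[1,2]$, all independent. Set $h=\sum_I\varepsilon_I\alpha_I1_I$, so that $Uh=\sum_I\varepsilon_I\alpha_Iu_I$.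

Let $t\in E_m$. With probability at least $1-(1-\kappa)^{N_0}\ge\frac34$ some $I$ active at $t$ has $\varepsilon_I=1$. Given this, fix the $\varepsilon$'s and all $\alpha$'s except $\alpha_I$: then $Uh(t)$ is an affine function of $\alpha_I$ with slope $u_I(t)\ne0$, so $Uh(t)\ne0$ almost surely. By Fubini, $Z=\lambda(E_m\cap\{Uh\ne0\})/\lambda(E_m)$ has mean at least $\frac34$. By Markov's inequality applied to $1-Z$, $P(Z\le\frac14)=P(1-Z\ge\frac34)\le\frac{1/4}{3/4}=\frac13$. Also $\mathbb E\,\lambda(h\ne0)=\kappa$, so $P(\lambda(h\ne0)\ge2\kappa)\le\frac12$. As $\frac13+\frac12<1$, some realization has $\lambda(h\ne0)<2\kappa$ and $Z>\frac14$, so $\lambda(Uh\ne0)>\theta/4$.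

Now scale: for $b$ large, $\lambda(|U(bh)|\ge1)=\lambda(|Uh|\ge1/b)>\theta/4$, although $\lambda(bh\ne0)<2\kappa$. This contradicts (5). $\square$

**Step 3: after some level nothing changes except the position.** For a.e. $t$ the integers $N_m(t)$ are eventually constant; let $m(t)$ be the least index with $N_m(t)=N(t)$ for all $m\ge m(t)$. For such $m$, each active $I\in\mathcal P_m$ has at least one active half, and the number of active intervals does not change. Hence each active $I$ has exactly one active half $I'$, inactive intervals have no active half, and $u_{I'}(t)=u_I(t)$, because the other half contributes $0$.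

**Step 4: uniform bounds on a large set.** Let $\zeta>0$. The sets $\{m(t)\le m_0\}=\{N_{m_0}=N<\infty\}$ increase to a set of full measure with $m_0$, as do $\{N\le r\}$ with $r$ and, for fixed $m_0$, $\{|u_I|\le D\ \forall I\in\mathcal P_{m_0}\}$ with $D$. So there are $m_0,r,D\in\mathbb N$ such that
$$G=\{t:\ m(t)\le m_0,\ N(t)\le r,\ |u_I(t)|\le D\ \ \forall I\in\mathcal P_{m_0}\}$$
satisfies $\lambda(G^c)<\zeta$. Let $G_n=\{t\in G:N(t)\ge n\}$. For $t\in G_n$ let $I_n(t)$ be the $n$-th (from the left) active interval of $\mathcal P_{m_0}$, and put $a_n(t)=u_{I_n(t)}(t)\ne0$; put $a_n(t)=0$ for $t\notin G_n$. For $m\ge m_0$ let $I_n^m(t)\in\mathcal P_m$ be the unique active interval inside $I_n(t)$, which exists by Step 3. Then $|a_n|\le D$ and $u_{I_n^m(t)}(t)=a_n(t)$, and the active intervals of $\mathcal P_m$ at $t\in G$ are exactly the $I_n^m(t)$ with $n\le N(t)$. So for every step function $c=\sum_{I\in\mathcal P_m}c_I1_I$ with $m\ge m_0$,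
$$Uc(t)=\sum_{I\in\mathcal P_m}c_Iu_I(t)=\sum_{n\le r,\ t\in G_n}a_n(t)\,c_{I_n^m(t)}\qquad\text{for a.e. }t\in G.\tag{6}$$

*Example.* For $(Uf)(t)=f(t)-f(1-t)$ we may take $m_0=1$, $r=2$, $D=1$. For a.e. $t<\frac12$ the left active interval contains $t$, so $a_1=1$, $a_2=-1$; for a.e. $t>\frac12$ it contains $1-t$, so $a_1=-1$, $a_2=1$. The coefficients are functions even for this simple $U$.

**Step 5: no interval is read by many points.** We need this to make averages over independent values concentrate.

**Lemma 4.** $\tau_m:=\max_{n\le r}\max_{I\in\mathcal P_m}\lambda\{t\in G_n:I_n^m(t)=I\}\to0$ as $m\to\infty$.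

**Proof.** Otherwise there are $\theta>0$, one $n\le r$, infinitely many $m$ and $I(m)\in\mathcal P_m$ with $\lambda\{t\in G_n:I_n^m(t)=I(m)\}\ge\theta$. Since $a_n\ne0$ on $G_n$, there is $\beta>0$ with $\lambda\{t\in G_n:|a_n(t)|<\beta\}<\theta/2$. On the set $\{t\in G_n:I_n^m(t)=I(m)\}$ we have $U1_{I(m)}=a_n$ a.e., so $\lambda(|U1_{I(m)}|\ge\beta)\ge\theta/2$ for infinitely many $m$. But $1_{I(m)}\to0$ in $L_0$, so $U1_{I(m)}\to0$, a contradiction. $\square$

## 8. A step function whose image is nearly cheap: proof of (A2)

Let $U$ and $l$ be given. The choices are made in this order: first $m_0,r,D$ and the class $S_i$, then the dyadic level $s$ of the coefficients, then a finer level $m$, and last the function $c$, at random.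

**Step 1: the class and its coefficients.** Apply Section 7 with $\zeta=2^{-l}$ to get $m_0,r,D,G,G_n,a_n$. Let $i$ be the index with $(l_i,r_i,D_i)=(l,r,D)$, and write $k_0=k_i$, $x_k=x_k^i$. By martingale convergence, $\mathbb E(a_n|\mathcal P_s)\to a_n$ a.e. as $s\to\infty$, and these conditional expectations are bounded by $D$. So for some $s$ there are functions $\tilde a_n$, constant on the intervals of $\mathcal P_s$, with $|\tilde a_n|\le D$ and
$$\lambda\big\{|a_n-\tilde a_n|>2^{-l}/(rx_{k_0})\big\}<2^{-l}/r\qquad(n\le r).\tag{7}$$
The heights are already fixed, so the tolerance in (7) may depend on the largest of them.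

**Step 2: a random step function.** For $m\ge m_0$ let $(c_I)_{I\in\mathcal P_m}$ be i.i.d. with $P(c_I=0)=\frac12$ and $P(c_I=x_k)=\frac1{2k_0}$ for $1\le k\le k_0$. Put $c=\sum_Ic_I1_I$, and $c_n(t)=c_{I_n^m(t)}$ for $t\in G_n$, $c_n(t)=0$ otherwise.

**Step 3: with positive probability the $c_n$ are spread.** For $J\in\mathcal P_s$, $n\le r$, $k\le k_0$ let $W=\lambda(J\cap\{c_n=x_k\})$. Its mean is $\lambda(J\cap G_n)/(2k_0)\le\lambda(J)/(2k_0)$. Its variance is the integral over $(t,t')\in(J\cap G_n)^2$ of the covariance of the events $\{c_{I_n^m(t)}=x_k\}$ and $\{c_{I_n^m(t')}=x_k\}$. This covariance is $0$ when $I_n^m(t)\ne I_n^m(t')$, by independence, and at most $1$ otherwise. Hence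
$$\mathrm{Var}(W)\le\lambda^2\{(t,t')\in G_n^2:I_n^m(t)=I_n^m(t')\}=\sum_{I\in\mathcal P_m}\lambda\{t\in G_n:I_n^m(t)=I\}^2\le\tau_m ,$$
the last step because the summed measures add up to at most $1$. By Chebyshev, with $\lambda(J)=2^{-s}$,
$$P\big(W>\lambda(J)/k_0\big)\le\frac{\tau_m}{(\lambda(J)/2k_0)^2}=4k_0^2\,4^s\,\tau_m\to0\qquad(m\to\infty)$$
by Lemma 4. There are only $r2^sk_0$ triples $(J,n,k)$, a number that does not depend on $m$. Also $\lambda(c\ne0)$ has mean $\frac12$ and variance $2^m\cdot2^{-2m}\cdot\frac14=2^{-m}/4$, so $P(\lambda(c\ne0)<\frac14)\to0$. So for large $m$ some realization satisfies $\lambda(c\ne0)\ge\frac14$ and $\lambda(J\cap\{c_n=x_k\})\le\lambda(J)/k_0$ for all $J,n,k$. Fix it.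

**Step 4: conclude.** Since $x_k\ge1$, $\lambda(|c|\ge1)\ge\frac14$. By Step 3 the function $\xi:=\sum_{n\le r}\tilde a_nc_n$ belongs to $S_i$. By (6), a.e. on $G$,
$$Uc-\xi=\sum_{n\le r}(a_n-\tilde a_n)c_n .$$
Off a set of measure less than $2^{-l}$ (the union of the sets in (7)), this is at most $r\cdot\frac{2^{-l}}{rx_{k_0}}\cdot x_{k_0}=2^{-l}$ in absolute value. With $\lambda(G^c)<2^{-l}$ we get $p(Uc-\xi)\le3\cdot2^{-l}$. Taking the single function $\xi$, of price $2^{-l_i}=2^{-l}$, in (4) gives
$$q(Uc)\le p(Uc-\xi)+2^{-l}\le4\cdot2^{-l}.$$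
This proves (A2), hence Theorem A and the Corollary: the answer to Problem 8.1 is negative. $\square$

## 9. Bounded sets, locally bounded subspaces, and maps from $Y$ to $L_0(\mu)$

The operator $T$ destroys every copy of $L_0$, but it leaves a lot of $L_0$ intact.

**Theorem B.** The operator $T:L_0\to Y$ of the Corollary has these properties.

(a) For every operator $U:L_0\to L_0$ and every $A$ with $\lambda(A)>0$, $TU|_{L_0(A)}$ is not an isomorphism into $Y$.

(b) If $Th_n\to0$, then $\lambda(\theta\le|h_n|\le H)\to0$ for all $0<\theta<H<\infty$.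

(c) On every topologically bounded set $B\subseteq L_0$ the topology of convergence in measure agrees with the one induced by $T$; more precisely, if $h_n\in B$ and $Th_n\to0$ then $h_n\to0$, and likewise for differences of elements of $B$. Consequently $T|_X$ is an isomorphism for every locally bounded closed subspace $X\subseteq L_0$ (for instance every copy of $\ell_2$ or of $L_r$, $0<r\le2$, in $L_0$), although $T$ preserves no copy of $L_0$.

(d) Every operator from $Y$ into any $L_0(\mu)$, with $\mu$ as in Section 1, is $0$.

(That $L_r$, $0<r\le2$, embeds isomorphically in $L_0$ is classical and is used only as an illustration.)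

**Proof of (a).** We transport $L_0$ into $L_0(A)$. Let $\varphi(t)=\lambda(A\cap[0,t])/\lambda(A)$, a continuous non-decreasing map onto $[0,1]$. For $0\le s<1$, $\{\varphi\le s\}=[0,t_s]$ with $\varphi(t_s)=s$, so $\lambda(A\cap\{\varphi\le s\})=\lambda(A)s$. Thus $\varphi$ carries $\lambda|_A$ to $\lambda(A)\lambda$. Hence $\iota f=1_A\cdot(f\circ\varphi)$ is well defined on classes, linear into $L_0(A)$, and $\lambda(|\iota f|>\varepsilon)=\lambda(A)\lambda(|f|>\varepsilon)$, so $\iota$ is an isomorphism into $L_0(A)$. If $TU|_{L_0(A)}$ were an isomorphism into $Y$, then so would be $T(U\iota)$, against the Corollary applied to the operator $U\iota:L_0\to L_0$. $\square$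

**Proof of (b).** Let $L\ge H$ be an integer. For all large $n$ we have $q(h_n)<2^{-L}$, and by (A1)
$$\min(\theta,1)\,\lambda(\theta\le|h_n|\le H)\le\int_{\{|h_n|\le L\}}\min(|h_n|,1)\,d\lambda\le3\cdot2^{-L-1}.$$
As $L$ is arbitrary, the claim follows. $\square$

So a sequence on which $T$ degenerates takes, up to sets of small measure, only values near $0$ or near $\pm\infty$; and by (A2), every operator $U$ on $L_0$ admits functions $c_l\not\to0$ whose images $Uc_l$ form such a sequence.

**Proof of (c), bounded sets.** Let $B$ be bounded and $\omega(L)=\sup_{h\in B}\lambda(|h|>L)$. This is non-increasing, and it tends to $0$: otherwise there are $\varepsilon>0$ and $h_n\in B$ with $\lambda(|h_n|>n)\ge\varepsilon$ for all $n$, contradicting $h_n/n\to0$. If $h\in B$ and $q(h)<2^{-L}$, split the integral $p(h)$ at $|h|=L$ and use (A1):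
$$p(h)\le3\cdot2^{-L-1}+\omega(L).$$
The right side tends to $0$ as $L\to\infty$, so $h_n\in B$ and $Th_n\to0$ imply $h_n\to0$. The set $B-B$ is bounded too, so the same holds for differences of elements of $B$: if $h_n,g_n\in B$ and $T(h_n-g_n)\to0$, then $h_n-g_n\to0$. As $q\le p$, the two topologies (even the two uniformities) agree on $B$. $\square$

**Proof of (c), locally bounded subspaces.** The plan is to scale a bad sequence into a bounded set. Let $V$ be a bounded balanced neighborhood of $0$ in $X$, and $g(x)=\inf\{s>0:x\in sV\}$ its gauge. It is finite, $g(tx)=|t|g(x)$, and $g(x)>0$ for $x\ne0$: if $x\in s_nV$ with $s_n\to0$, then $x=s_nv_n$ with $v_n\in V$, so $x=0$ by boundedness.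

Suppose $T|_X$ is not an isomorphism. By (1), after passing to a subsequence there are $h_n\in X$ with $q(h_n)\to0$ that stay outside some neighborhood of $0$ in $X$. As $V$ is bounded, this neighborhood contains $\tau V$ for some $\tau>0$. As $V$ is balanced, $g(h)<\tau$ would imply $h\in\tau V$; so $g(h_n)\ge\tau$. Put $y_n=\tau h_n/g(h_n)$. The factor $\tau/g(h_n)$ is at most $1$, so $q(y_n)\le q(h_n)\to0$. Also $g(y_n)=\tau$, so $y_n\in2\tau V$, which is a bounded set. By the first part, $y_n\to0$ in $L_0$, hence in $X$, so $y_n\in\frac\tau2V$ for large $n$ and $g(y_n)\le\frac\tau2$. This contradicts $g(y_n)=\tau$. That $T$ preserves no copy of $L_0$ is the Corollary. $\square$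

**Proof of (d).** Let $S:Y\to L_0(\mu)$ be a non-zero operator. Since $T$ has dense range, $ST\ne0$. By the known result (i), $ST|_{L_0(A)}$ is an isomorphism onto its image for some $A$ with $\lambda(A)>0$. Then so is $T|_{L_0(A)}$: if $h_n\in L_0(A)$ and $Th_n\to0$, then $STh_n\to0$, hence $h_n\to0$. This contradicts (a) with $U$ the identity. $\square$
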